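\title{A renorming of $c_0$ without Chebyshev subspaces}

\begin{abstract}
A closed subspace $G$ of a normed space $E$, with $\{0\}\ne G\ne E$, is a Chebyshev subspace if every point of $E$ has exactly one nearest point in $G$. We show that there is an infinite-dimensional separable Banach space with no Chebyshev subspace. For every $0<\tau\le1$ the space $c_0$, real or complex, carries such a norm within a factor $1+\tau$ of the supremum norm. The new unit ball is the closed convex hull of the ball of $c_0$ and of countably many bodies built from odd partitions of unity on spheres at a sequence of scales. Finite-dimensional subspaces are treated with the Borsuk--Ulam theorem, and subspaces of infinite dimension and infinite codimension with the Bishop--Phelps theorem.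
\end{abstract}

\section{Introduction}\label{sec:intro}

Let $E$ be a normed space over $\mathbb F=\mathbb R$ or $\mathbb C$, with closed unit ball $B_E$, and let $G$ be a closed linear subspace. The set of best approximations of $x\in E$ by elements of $G$ is
\[
P_G(x)=\{g_0\in G:\ \|x-g_0\|=\operatorname{dist}(x,G)\},\qquad \operatorname{dist}(x,G)=\inf_{g\in G}\|x-g\|.
\]
The subspace $G$ is \emph{proximinal} if $P_G(x)\ne\emptyset$ for every $x\in E$. It is a \emph{Chebyshev subspace} if $\{0\}\ne G\ne E$ and $P_G(x)$ is a single point for every $x\in E$; the subspaces $\{0\}$ and $E$ have the latter property for trivial reasons and are excluded.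

The definition describes how translates of $G$ touch the unit ball. If $\operatorname{dist}(x,G)=1$, then
\begin{equation}\label{eq:contact}
P_G(x)=\{g\in G:\ x-g\in B_E\},
\end{equation}
a copy of the contact set $(x+G)\cap B_E$. This set is convex and lies in the unit sphere, so uniqueness fails only if the sphere contains a segment parallel to $G$. Existence is automatic when $\dim G<\infty$, by compactness. Hence in a strictly convex space, one whose sphere contains no segment, every finite-dimensional $G$ with $\{0\}\ne G\ne E$ is a Chebyshev subspace. A space without Chebyshev subspaces must be flat in the extreme, and the two extreme types of subspace say how.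

\emph{Lines.} Over $\mathbb R$, the line $\mathbb Rg$ fails to be Chebyshev exactly when the sphere contains a segment parallel to $g$: the convex function $\theta\mapsto\|y+\theta g\|$ is minimal on any interval on which it is constant. So the sphere must contain segments in every direction.

\emph{Hyperplanes.} A point $x$ of a convex set is \emph{exposed} if some continuous real-linear functional attains its maximum over the set at $x$ and nowhere else. An exposed point of the ball yields a Chebyshev hyperplane when $\dim E\ge2$ (Lemma~\ref{lem:hyper}). So the ball must have no exposed point. This rules out $2\le\dim E<\infty$, where a point of $B_E$ of largest Euclidean length is exposed.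

In infinite dimension the following facts are known.
\begin{enumerate}
\item[(i)] The space $c_0$ has no infinite-dimensional Chebyshev subspace, but it has finite-dimensional ones.
\item[(ii)] The space $L^1([0,1])$ has no Chebyshev subspace of finite dimension or of finite codimension, but it has Chebyshev subspaces.
\item[(iii)] If $Y$ is a separable Banach space with $\dim Y\ge2$, the unit ball of $Y^*$ has an exposed point, so $Y^*$ has a Chebyshev hyperplane.
\end{enumerate}
A closed subspace has finite dimension, finite codimension, or neither. By (i) and (ii), each of these three ranges is free of Chebyshev subspaces in some separable space, and each of the two examples fails in exactly one range. The following question has been posed as an open problem.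

\medskip
\noindent\textbf{Question.} \emph{Is there an infinite-dimensional separable Banach space with no Chebyshev subspace?}
\medskip

Facts (i) and (ii) suggest that a construction might exist. In the other direction, (iii) excludes duals of separable spaces, and a counting argument in Section~\ref{sec:c0} shows that separability defeats the most direct way of flattening the ball. The answer is yes, and the example lies as close to $c_0$ as one wishes. We write $|\cdot|_\infty$ for the supremum norm.

\begin{theorem}\label{thm:main}
Let $0<\tau\le1$. On $E=c_0$ over $\mathbb F$ there is a norm $\|\cdot\|$ with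
\[
(1+\tau)^{-1}|x|_\infty\le\|x\|\le|x|_\infty\qquad(x\in E)
\]
such that $(E,\|\cdot\|)$ has no Chebyshev subspace. More precisely, let $G$ be a closed subspace with $\{0\}\ne G\ne E$.
\begin{enumerate}
\item[(a)] If $\dim G<\infty$, there is $x\in E$ with $\operatorname{dist}(x,G)=\|x\|=1$ and
$P_G(x)\supseteq\{g\in G:|g|_\infty\le\tau/144\}$.
\item[(b)] If $\dim G=\infty$ and $G$ is proximinal, there are $x\in E$ with $\operatorname{dist}(x,G)=\|x\|=1$ and an infinite-dimensional closed subspace $G_0\subseteq G$ with $P_G(x)\supseteq\{g\in G_0:|g|_\infty\le\frac14\}$.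
\end{enumerate}
\end{theorem}

A Chebyshev subspace is proximinal, so (a) and (b) imply that there is none. The norm is equivalent to $|\cdot|_\infty$, so the space is complete, separable and infinite-dimensional, and the Question is answered. Uniqueness fails by a wide margin: in case (a) some $P_G(x)$ has interior points in $G$, and in case (b) some $P_G(x)$ is infinite-dimensional.

The plan is to keep the property of $c_0$ that excludes infinite-dimensional Chebyshev subspaces and to add just enough to the ball to exclude the finite-dimensional ones. Section~\ref{sec:c0} isolates that property and explains what has to be added. Section~\ref{sec:circle} shows the main device on the circle. The norm is built in Section~\ref{sec:norm}, parts (a) and (b) are proved in Sections~\ref{sec:finite} and~\ref{sec:infinite}, and Section~\ref{sec:limits} discusses the range and limits of the result. Two classical theorems are used.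

\medskip
\noindent\emph{Borsuk--Ulam theorem.} A continuous map $\Theta:S^d\to\mathbb R^d$ on the unit sphere of $\mathbb R^{d+1}$ with $\Theta(-s)=-\Theta(s)$ has a zero.

\smallskip
\noindent\emph{Bishop--Phelps theorem.} For a real or complex Banach space $Y$, the functionals $f\in Y^*$ such that $|f(y)|=\|f\|$ for some $y\in B_Y$ are norm-dense in $Y^*$.

\section{Best approximation in $c_0$, and what must change}\label{sec:c0}

For a set $I$, the space $c_0(I)$ consists of the families $x=(x_i)_{i\in I}$ in $\mathbb F$ such that $\{i:|x_i|>\eta\}$ is finite for every $\eta>0$. Its dual under $|\cdot|_\infty$ is $\ell^1(I)$, with $f(x)=\sum_if_ix_i$ and $|f|_1=\sum_i|f_i|$. For $J\subseteq I$ we regard $c_0(J)$ as the subspace of vectors supported in $J$. We write $G^\perp=\{f\in E^*:f|_G=0\}$.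

Two remarks produce points to which \eqref{eq:contact} applies. First, if $G\ne E$ is proximinal, take $x_0\notin G$ and $g_0\in P_G(x_0)$; then $x=(x_0-g_0)/\|x_0-g_0\|$ satisfies $\|x\|=\operatorname{dist}(x,G)=1$. Second, a functional can certify the distance:
\begin{equation}\label{eq:cert}
f\in G^\perp,\quad \|f\|\le1,\quad f(x)=1,\quad\|x\|\le1\quad\Longrightarrow\quad \|x\|=\operatorname{dist}(x,G)=1,
\end{equation}
because $\|x-g\|\ge|f(x-g)|=1$ for all $g\in G$.

For $0\ne f\in E^*$ the \emph{face} of $f$ is $F_f=\{z\in B_E:f(z)=\|f\|\}$, which may be empty. Since $|f|\le\|f\|$ on $B_E$ and $\sup_{B_E}\operatorname{Re}f=\|f\|$, a point $z\in B_E$ lies in $F_f$ exactly when $\operatorname{Re}f$ attains its maximum over $B_E$ at $z$. Every continuous real-linear functional $\phi$ has the form $\operatorname{Re}f$; over $\mathbb C$ take $f(z)=\phi(z)-i\phi(iz)$.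

\begin{lemma}\label{lem:hyper}
Let $0\ne f\in E^*$, $y\notin\ker f$ and $c=f(y)/\|f\|$. Then $z\mapsto y-cz$ is a bijection from $F_f$ onto $P_{\ker f}(y)$. In particular, if $\dim E\ge2$ and $B_E$ has an exposed point, then $E$ has a Chebyshev hyperplane.
\end{lemma}

\begin{proof}
For $g\in\ker f$ we have $|f(y)|=|f(y-g)|\le\|f\|\,\|y-g\|$. For $z\in B_E$ with $f(z)\ne0$, the vector $g=y-\frac{f(y)}{f(z)}z$ lies in $\ker f$ and $\|y-g\|\le|f(y)|/|f(z)|$. Letting $|f(z)|\to\|f\|$ gives $\operatorname{dist}(y,\ker f)=|c|$. If $z\in F_f$, then $f(y-cz)=0$ and $\|cz\|\le|c|$, so $y-cz\in P_{\ker f}(y)$. Conversely, if $g\in P_{\ker f}(y)$, then $z=(y-g)/c$ has norm $1$ and $f(z)=f(y)/c=\|f\|$. If a point of $B_E$ is exposed by $\operatorname{Re}f$, then $f\ne0$ and $F_f$ is that point, so $P_{\ker f}(y)$ is a single point for $y\notin\ker f$; and $\ker f\ne\{0\}$ because $\dim E\ge2$.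
\end{proof}

The useful property of $c_0$ is that a point of the ball is close to the boundary in finitely many coordinates only.

\begin{lemma}\label{lem:flat}
Let $x\in c_0(I)$ with $|x|_\infty\le1$, and let $G\subseteq c_0(I)$ be an infinite-dimensional closed subspace. Then $G_0=\{g\in G:g_i=0\text{ whenever }|x_i|>\frac12\}$ is closed and infinite-dimensional, and $|x-g|_\infty\le1$ for all $g\in G_0$ with $|g|_\infty\le\frac12$.
\end{lemma}

\begin{proof}
The set of $i$ with $|x_i|>\frac12$ is finite, so $G_0$ has finite codimension in $G$. For such $i$ we have $|x_i-g_i|=|x_i|\le1$, and for the other $i$ we have $|x_i-g_i|\le\frac12+\frac12$.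
\end{proof}

\begin{example}\label{ex:c0}
Both halves of fact (i) follow. If $G\ne c_0$ is infinite-dimensional and proximinal, take $x$ with $|x|_\infty=\operatorname{dist}(x,G)=1$; by Lemma~\ref{lem:flat} and \eqref{eq:contact}, $P_G(x)$ is infinite. On the other hand, let $g\in c_0$ have no zero coordinate and let $G=\mathbb Fg$. Suppose that $y$ and $y-tg$ both have norm $\operatorname{dist}(y,G)=1$. Their midpoint also has norm $1$, and this norm is attained at some coordinate $i$. The scalars $y_i$ and $y_i-tg_i$ have modulus at most $1$ and their midpoint has modulus $1$, so they are equal, and $t=0$. Thus $G$ is a Chebyshev subspace of $c_0$.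
\end{example}

To destroy a finite-dimensional Chebyshev subspace $G$ we need, by \eqref{eq:cert}, a functional $f\in G^\perp$ of norm one whose face contains a segment parallel to $G$. The most direct attempt is to give the ball \emph{facets}: faces $F_f$, $\|f\|=1$, that contain a nonempty relatively open subset $V$ of the hyperplane $\{f=1\}$. A facet serves every nonzero $G\subseteq\ker f$ at once. But facets cannot serve even all lines in a separable real Banach space. The cone $\{z:f(z)>0,\ z/f(z)\in V\}$ is open and $\|z\|=f(z)$ on it. If the cones of $f$ and $f'$ meet, then $f=f'$ on a nonempty open set, so $f=f'$. The cones of distinct facets are therefore disjoint, a separable space has countably many facets, and by the Baire category theorem countably many hyperplanes $\ker f$ do not cover the space.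

So we look for a \emph{continuum} of norm-one functionals $\kappa_s$ with two properties. Every subspace $G$ of a given finite dimension is annihilated by some $\kappa_s$; this will come from topology, with $s$ running over a sphere and $\kappa_{-s}=-\kappa_s$. And the face of $\kappa_s$, although not required to be a facet, contains a translate $x+\{g\in G:|g|_\infty\le\varepsilon\}$, where the center $x$ is allowed to depend on $G$. Writing $\varphi_x(s)=\kappa_s(x)$, the second property asks for an $x$ with
\begin{equation}\label{eq:peak}
\varphi_x(s)=1,\qquad|\varphi_x(s')|+\varepsilon|\varphi_g(s')|\le1\quad\text{for all }s'\text{ and all }g\in G,\ |g|_\infty\le1 .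
\end{equation}
The function $\varphi_x$ must have a peak at $s$, and it must fall from $1$ at least as fast as $\varepsilon|\varphi_g|$ rises from $0$. The point $s$ is dictated by $G$, so such peaks must be available at every point of the sphere.

\section{A peak at every point of the circle}\label{sec:circle}

Take real scalars and $\dim G=1$. Odd functions on the circle $\mathbb R/2\mathbb Z$ are functions on $\mathbb R$ with $\phi(t+1)=-\phi(t)$; call them antiperiodic. Let $h(t)=\max(0,1-|t|)$. For $m\ge1$ and $0\le j<4^m$ let
\[
\psi_{m,j}(t)=\sum_{l\in\mathbb Z}(-1)^l\,h\bigl(4^m(t-l)-j\bigr),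
\]
the antiperiodic hat function of half-width $4^{-m}$ at the node $j4^{-m}$. At each $t$ and each level $m$ at most two of these are nonzero, and their moduli add up to $1$. For $x=(x_{m,j})\in c_0$ put
\[
\varphi_x(t)=\sum_{m\ge1}2^{-m}\sum_jx_{m,j}\psi_{m,j}(t)=\kappa_t(x),\qquad|\kappa_t|_1=1 .
\]
The inner sum is the antiperiodic function that is linear between consecutive points of $4^{-m}\mathbb Z$ and equals $x_{m,j}$ at $j4^{-m}$.

Let $g$ be supported on the first level, with $|g|_\infty\le1$. Since $\varphi_g(1)=-\varphi_g(0)$, the intermediate value theorem gives a zero $s$ of $\varphi_g$. The slopes of $\varphi_g$ are at most $\frac12\cdot2\cdot4=4$ in modulus, so $|\varphi_g(t)|\le4\delta$, where $\delta=\operatorname{dist}(t-s,\mathbb Z)$.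

Finitely many levels cannot give \eqref{eq:peak} in general. If $x$ is supported on finitely many levels and $s$ is not a node of those levels or of the first, then $\varphi_x$ is linear near its maximum point $s$, hence equal to $1$ near $s$, and \eqref{eq:peak} forces $\varphi_g=0$ near $s$. With all levels a corner can be placed at $s$. Put
\[
x_{m,j}=w_m\operatorname{sgn}\psi_{m,j}(s),\qquad w_m=3\cdot2^{-m},
\]
with $\operatorname{sgn}0=0$. Level $m$ contributes $2^{-m}w_m=3\cdot4^{-m}$ to $\varphi_x(s)$, so $\varphi_x(s)=1$. At any other $t$ it contributes at most $3\cdot4^{-m}$ in modulus. It contributes nothing when $\delta\ge2\cdot4^{-m}$, because a hat function that is nonzero at both $s$ and $t$ has both points within $4^{-m}$ of its node modulo $\mathbb Z$. If $2\cdot4^{-m-1}\le\delta<2\cdot4^{-m}$ with $m\ge0$, level $m+1$ has dropped out, and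
\[
|\varphi_x(t)|\le1-3\cdot4^{-m-1}=1-\tfrac38\cdot2\cdot4^{-m}\le1-\tfrac38\delta .
\]
Therefore $|\varphi_x|+\frac3{32}|\varphi_g|\le1$ everywhere. In the norm $\nu(y)=\max\bigl(\sup_t|\varphi_y(t)|,\frac12|y|_\infty\bigr)$ we get $\nu(x-\theta g)\le1$ for $|\theta|\le\frac3{32}$, since $|x-\theta g|_\infty\le\frac32+\frac3{32}<2$, while $\kappa_s(x-\theta g)=1$ for all $\theta$. All these $\theta g$ are best approximations of $x$ from $\mathbb Rg$.

Three things remain to be arranged.
\begin{enumerate}
\item A general $g$ has coordinates on all levels, and $\varphi_g$ need not be Lipschitz. At distance $\delta$ from $s$, the levels much coarser than $\delta$ can be made negligible by letting the mesh shrink fast, and the remaining levels are small because $g\in c_0$.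
\item The peak vector lies outside the ball of $c_0$: here $w_1=\frac32$. This cannot be avoided, because $\kappa_s$ has infinite support and so does not attain the value $|\kappa_s|_1=1$ on that ball. Giving the first level a weight close to $1$ confines the excess to finitely many coordinates and makes it small.
\item Subspaces of higher dimension need spheres of higher dimension, and all the resulting bodies must be combined in one ball that still excludes infinite-dimensional Chebyshev subspaces.
\end{enumerate}

\section{The norm}\label{sec:norm}

\subsection*{Odd partitions of unity on spheres}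
Let $d\ge1$, let $S^d$ be the Euclidean unit sphere of $\mathbb R^{d+1}$, and put
\[
\delta(s,s')=\min(|s-s'|,|s+s'|)=\sqrt{2-2|\langle s,s'\rangle|}.
\]
This is the distance between the antipodal pairs $\pm s$ and $\pm s'$. It satisfies the triangle inequality, since $|s-uvs''|\le|s-us'|+|s'-vs''|$ for signs $u,v$. The next lemma replaces the hat functions. They are real-valued, and they will serve for both scalar fields.

\begin{lemma}\label{lem:psi}
For every $r\in(0,1)$ there are a finite set $N\subset S^d$, odd functions $\psi_p:S^d\to\mathbb R$ $(p\in N)$ and a constant $L<\infty$ such that, for all $s,s'\in S^d$,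
\begin{enumerate}
\item[(P1)] $\sum_p|\psi_p(s)|=1$;
\item[(P2)] $\sum_p|\psi_p(s)-\psi_p(s')|\le L|s-s'|$;
\item[(P3)] if $\delta(s,s')\ge2r$, then no $p$ has both $\psi_p(s)\ne0$ and $\psi_p(s')\ne0$.
\end{enumerate}
\end{lemma}

\begin{proof}
Let $\rho=1-r^2/2\in(0,1)$. The open sets $\{s:|\langle s,p\rangle|>\rho\}$, $p\in S^d$, cover $S^d$; choose a finite set $N$ of points $p$ whose sets still cover. Let $T(c)=\operatorname{sgn}(c)\max(0,|c|-\rho)$. This function is odd, continuous and piecewise linear with slopes $0$ and $1$, and $T(c)\ne0$ exactly when $|c|>\rho$. Put $b_p(s)=T(\langle s,p\rangle)$ and $H=\sum_p|b_p|$. Then $H$ is even, continuous and positive, so $H\ge h_0>0$ on $S^d$. The functions $\psi_p=b_p/H$ are odd and satisfy (P1). With $n=\#N$ we have $\sum_p|b_p(s)-b_p(s')|\le n|s-s'|$ and hence $|H(s)-H(s')|\le n|s-s'|$, so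
\[
\sum_p|\psi_p(s)-\psi_p(s')|\le\frac{\sum_p|b_p(s)-b_p(s')|}{H(s)}+H(s')\Bigl|\frac1{H(s)}-\frac1{H(s')}\Bigr|\le\frac{2n}{h_0}|s-s'|.
\]
If $\psi_p(s)\ne0$, then $\delta(s,p)^2=2-2|\langle s,p\rangle|<2-2\rho=r^2$. So if $\psi_p$ is nonzero at both $s$ and $s'$, then $\delta(s,s')<2r$.
\end{proof}

\subsection*{Scales, weights and blocks}
Fix $d\ge1$. Choose recursively radii $r_1>r_2>\cdots$ with $r_m\le2^{-m}$, and for each $r=r_m$ a set $N_{d,m}$, functions $\psi_{d,m,p}$ and a constant $L_m$ as in Lemma~\ref{lem:psi}, such that
\begin{equation}\label{eq:lac}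
2L_jr_m\le4^{-m}\qquad\text{for all }j<m .
\end{equation}
This is possible because $L_1,\dots,L_{m-1}$ are known when $r_m$ is chosen. The numbers $r_m$ and $L_m$ depend on $d$. The weights do not:
\[
\beta=\tau/4,\qquad a_1=1-\beta,\qquad a_m=\beta\,2^{1-m}\quad(m\ge2),\qquad\sum_ma_m=1 .
\]
Let $I_{d,m}=\{(d,m,p):p\in N_{d,m}\}$ be level $m$ of the block $I_d=\bigsqcup_{m\ge1}I_{d,m}$, and let $\Lambda_d=I_{d,1}$ be its first level. The sets $\Lambda_d$ are finite and pairwise disjoint. Let $I_0$ be a countably infinite set of further indices, which no block uses, and put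
\[
I=I_0\sqcup\bigsqcup_{d\ge1}I_d,\qquad E=c_0(I).
\]
The set $I$ is countably infinite, so $E$ is isometric to $c_0$. For $x\in E$ and $s\in S^d$ let
\[
\varphi^d_x(s)=\sum_{m\ge1}a_m\sum_{p\in N_{d,m}}x_{(d,m,p)}\psi_{d,m,p}(s)=\kappa^d_s(x).
\]
By (P1), $\kappa^d_s\in\ell^1(I)$ is supported in $I_d$ and $|\kappa^d_s|_1=\sum_ma_m=1$. The $m$-th term is at most $a_m|x|_\infty$ in modulus, so the series converges uniformly, and $\varphi^d_x:S^d\to\mathbb F$ is continuous and odd, with $|\varphi^d_x|\le|x|_\infty$. It depends $\mathbb F$-linearly on $x$.

\subsection*{The unit ball}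
Let $B_0=\{x\in E:|x|_\infty\le1\}$ and, for $d\ge1$,
\[
B_d=\bigl\{x\in E:\ |x_i|\le1+\tau\ (i\in\Lambda_d),\quad|x_i|\le\tfrac12\ (i\notin\Lambda_d),\quad|\varphi^d_x|\le1\text{ on }S^d\bigr\}.
\]
Let $B$ be the closed convex hull of $B_0\cup B_1\cup B_2\cup\cdots$. Each condition has a purpose. The bound $1+\tau$ leaves room for the peak vectors. The bound $|\varphi^d_x|\le1$ keeps the functionals $\kappa^d_s$ of norm one. The bound $\frac12$ makes $B_d$ protrude from $B_0$ only along the finite set $\Lambda_d$ and lie well inside it in all other coordinates, so that a functional with little mass on each $\Lambda_d$ sees only $B_0$.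

Each $B_d$, $d\ge0$, is convex and invariant under multiplication by scalars of modulus at most $1$, so $B$ has the same properties, and $B_0\subseteq B\subseteq(1+\tau)B_0$. Hence the Minkowski functional $\|x\|=\inf\{t>0:x\in tB\}$ is a norm with $(1+\tau)^{-1}|x|_\infty\le\|x\|\le|x|_\infty$, and its closed unit ball is $B$ because $B$ is closed. The advantage of a convex hull is that the dual norm is a maximum. For $f\in\ell^1(I)$ put $q_d(f)=\sup_{B_d}|f|$ and $q(f)=\sup_{d\ge1}q_d(f)$. The function $|f|$ is convex and continuous, so its supremum over $B$ equals its supremum over the union of the $B_d$: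
\begin{equation}\label{eq:dual}
\|f\|=\max\bigl(|f|_1,q(f)\bigr).
\end{equation}
The coordinate bounds in $B_d$ and the hypothesis $\tau\le1$ give
\begin{equation}\label{eq:qd}
q_d(f)\le\tfrac12\sum_{i\notin\Lambda_d}|f_i|+(1+\tau)\sum_{i\in\Lambda_d}|f_i|\le\tfrac12|f|_1+\tfrac32\sum_{i\in\Lambda_d}|f_i| .
\end{equation}

\begin{lemma}\label{lem:kappa}
$\|\kappa^d_s\|=1$ for all $d\ge1$ and $s\in S^d$.
\end{lemma}

\begin{proof}
We have $|\kappa^d_s|_1=1$, and $q_d(\kappa^d_s)\le1$ by the last condition in the definition of $B_d$. For $l\ne d$ the support of $\kappa^d_s$ misses $\Lambda_l$, so $q_l(\kappa^d_s)\le\frac12$ by \eqref{eq:qd}. Apply \eqref{eq:dual}.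
\end{proof}

\section{Finite-dimensional subspaces}\label{sec:finite}

We prove Theorem~\ref{thm:main}(a). Let $g^1,\dots,g^k$ be a basis of $G$ over $\mathbb F$, $k\ge1$, and let $d$ be the real dimension of $G$, so $d=k$ or $d=2k$ and $\mathbb F^k=\mathbb R^d$. Only the block $I_d$ is used, and we drop $d$ from $\varphi$, $\kappa$ and $\psi$. Let $K=\{g\in G:|g|_\infty\le1\}$. Finite dimension enters twice, in the first two steps.

\subsection*{A common zero}
The map $s\mapsto(\varphi_{g^1}(s),\dots,\varphi_{g^k}(s))$ from $S^d$ to $\mathbb R^d$ is continuous and odd. By the Borsuk--Ulam theorem it vanishes at some $s\in S^d$, which we fix. Then $\varphi_g(\pm s)=0$ for all $g\in G$; that is, $\kappa_s\in G^\perp$.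

\subsection*{Uniform decay of coordinates}
Let $\zeta_m=\sup\{|g_i|:g\in K,\ i\in I_{d,j},\ j\ge m\}\le1$. There is a constant $C$ that bounds the coefficients of every $g\in K$ in the basis, so $|g_i|\le C\sum_{l\le k}|g^l_i|$. Each $g^l$ is in $c_0(I)$ and the levels are disjoint, so $\zeta_m\to0$.

\subsection*{How fast $\varphi_g$ leaves zero}
Let $g\in K$, $s'\in S^d$ and $\delta=\delta(s,s')$, and suppose $\delta<2r_m$ for some $m\ge1$. Choose a sign $u$ with $|s'-us|=\delta$ and put $D_j=\sum_p|\psi_{j,p}(s')-\psi_{j,p}(us)|$. For the coarse levels $j<m$, (P2) and \eqref{eq:lac} give $D_j\le L_j\delta\le4^{-m}$. For $j\ge m$ the Lipschitz bound is useless at this scale; there we use $D_j\le2$, from (P1), and the decay of the coordinates of $g$. Since $\varphi_g(us)=0$,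
\begin{equation}\label{eq:g}
|\varphi_g(s')|=|\varphi_g(s')-\varphi_g(us)|\le\sum_{j<m}a_jD_j+\zeta_m\sum_{j\ge m}a_jD_j\le4^{-m}+2\zeta_m\sum_{j\ge m}a_j .
\end{equation}
In the annulus $2r_{m+1}\le\delta<2r_m$ the level $m+1$ of the peak vector will have dropped out, so the right side must be compared with $a_{m+1}=\beta2^{-m}$. Define $v_{m+1}$ by
\[
a_{m+1}v_{m+1}=4^{-m}+2\zeta_m\sum_{j\ge m}a_j\qquad(m\ge1).
\]
For $m\ge2$ we have $\sum_{j\ge m}a_j=\beta2^{2-m}=4a_{m+1}$, and for $m=1$ the sum is $1$. Hence
\[
v_2=\frac2\beta\Bigl(\frac14+2\zeta_1\Bigr)\le\frac9{2\beta},\qquad v_{m+1}=\frac{2^{-m}}\beta+8\zeta_m\le\frac1{4\beta}+\frac2\beta\quad(m\ge2),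
\]
where $8\le2/\beta$ because $\beta\le\frac14$. So $0<v_m\le9/(2\beta)$ for all $m\ge2$, and $v_m\to0$. The convergence to $0$ is what the construction was designed for: the first term tends to $0$ by \eqref{eq:lac}, and the second because the weights are geometric and $\zeta_m\to0$.

\subsection*{The peak vector}
Put $\varepsilon=\beta/36=\tau/144$; we make no attempt to optimize this constant. Let
\[
w_m=\varepsilon v_m\le\tfrac18\quad(m\ge2),\qquad w_1=\frac1{a_1}\Bigl(1-\sum_{m\ge2}a_mw_m\Bigr).
\]
Then $\sum_ma_mw_m=1$ and $w_m\to0$. Since $0<\sum_{m\ge2}a_mw_m\le\beta/8<1$, we have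
\[
0<w_1\le\frac1{1-\tau/4}\le1+\frac\tau2,
\]
the last inequality because $(1+\frac\tau2)(1-\frac\tau4)=1+\frac\tau8(2-\tau)\ge1$. Define $x_{(d,m,p)}=w_m\operatorname{sgn}\psi_{m,p}(s)$ and let $x_i=0$ for $i\notin I_d$. The levels are finite and $w_m\to0$, so $x\in c_0(I)$. By (P1),
\[
\varphi_x(s)=\sum_ma_mw_m\sum_p|\psi_{m,p}(s)|=1 .
\]
At a point $s'$, level $m$ contributes at most $a_mw_m$ in modulus to $\varphi_x(s')$, by (P1). It contributes $0$ if $\delta(s,s')\ge2r_m$, by (P3), since $x_{(d,m,p)}=0$ unless $\psi_{m,p}(s)\ne0$. Therefore
\begin{equation}\label{eq:x}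
|\varphi_x(s')|\le1-\sum_{m:\ 2r_m\le\delta(s,s')}a_mw_m .
\end{equation}

\subsection*{The inequality \eqref{eq:peak}}
We claim that $|\varphi_x(s')|+\varepsilon|\varphi_g(s')|\le1$ for all $s'\in S^d$ and $g\in K$. Let $\delta=\delta(s,s')$. Since $r_m$ decreases to $0$, one of three cases occurs. If $2r_{m+1}\le\delta<2r_m$ for some $m\ge1$, then \eqref{eq:x} and \eqref{eq:g} give
\[
|\varphi_x(s')|\le1-a_{m+1}w_{m+1}=1-\varepsilon a_{m+1}v_{m+1}\le1-\varepsilon|\varphi_g(s')| .
\]
If $\delta\ge2r_1$, every level has dropped out, so $\varphi_x(s')=0$, and $\varepsilon|\varphi_g(s')|\le\varepsilon<1$. If $\delta=0$, then $s'=\pm s$, so $\varphi_g(s')=0$ and $|\varphi_x(s')|=1$.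

\subsection*{Conclusion}
Let $g\in K$. The coordinates of $x-\varepsilon g$ in $\Lambda_d$ are at most $1+\frac\tau2+\frac\tau{144}\le1+\tau$ in modulus, the other coordinates are at most $\frac18+\frac1{144}\le\frac12$, and $|\varphi_{x-\varepsilon g}|\le1$ by the claim. So $x-\varepsilon g\in B_d\subseteq B$. Taking $g=0$ gives $\|x\|\le1$. Since $\kappa_s\in G^\perp$, $\|\kappa_s\|=1$ by Lemma~\ref{lem:kappa} and $\kappa_s(x)=1$, the implication \eqref{eq:cert} gives $\|x\|=\operatorname{dist}(x,G)=1$. By \eqref{eq:contact}, $P_G(x)\supseteq\varepsilon K$, which is (a). \qed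

\section{Infinite-dimensional subspaces}\label{sec:infinite}

We prove Theorem~\ref{thm:main}(b). Let $G\ne E$ be closed, infinite-dimensional and proximinal. In $c_0$ any point $x$ with $|x|_\infty=\operatorname{dist}(x,G)=1$ could be fed to Lemma~\ref{lem:flat}. Now such a point lies in $B$ but perhaps not in $B_0$. There are two remedies. If $G$ is very large, it contains many vectors supported in the unused set $I_0$, and $B$ is flat in these directions at every point. If $G^\perp$ is large, we can choose the point $x$ so that it does lie in $B_0$.

\subsection*{Finite codimension}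

\begin{lemma}\label{lem:free}
For every $x\in B$ there is a finite set $\Phi\subset I_0$ such that $x+y\in B$ for all $y\in c_0(I_0\setminus\Phi)$ with $|y|_\infty\le\frac14$.
\end{lemma}

\begin{proof}
Let $\Phi=\{i\in I_0:|x_i|>\frac14\}$ and let $Q$ be the coordinate projection of $E$ onto $c_0(I_0\setminus\Phi)$, so $|Qx|_\infty\le\frac14$. Given $y$, put $z=Qx+y$; then $|z|_\infty\le\frac12$. The continuous affine map $A(b)=b-Qb+z$ replaces the coordinates of $b$ in $I_0\setminus\Phi$ by those of $z$ and leaves the others unchanged. It maps $B_0$ into $B_0$. It maps each $B_d$ into $B_d$, because the new coordinates are at most $\frac12$ in modulus and $\varphi^d_b$ does not depend on coordinates in $I_0$. An affine map respects convex combinations and a continuous map respects closures, so $A(B)\subseteq B$. Finally $A(x)=x+y$.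
\end{proof}

Suppose that $G$ has finite codimension. By proximinality there is $x$ with $\|x\|=\operatorname{dist}(x,G)=1$. Let $\Phi$ be as in Lemma~\ref{lem:free} and put $G_0=G\cap c_0(I_0\setminus\Phi)$. This subspace is closed and has finite codimension in the infinite-dimensional space $c_0(I_0\setminus\Phi)$, so it is infinite-dimensional. For $g\in G_0$ with $|g|_\infty\le\frac14$ the lemma gives $x-g\in B$, and $g\in P_G(x)$ by \eqref{eq:contact}.

\subsection*{Infinite codimension}
Now $G\cap c_0(I_0)$ may be $\{0\}$, and a different argument is needed. The following lemma says which functionals see only $B_0$.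

\begin{lemma}\label{lem:see}
Let $f\in\ell^1(I)$ with $q(f)<|f|_1$. Then $\|f\|=|f|_1$, and every $x\in B$ with $f(x)=\|f\|$ lies in $B_0$.
\end{lemma}

\begin{proof}
The first assertion is \eqref{eq:dual}. Write $x=\lim x^n$ with $x^n$ in the convex hull of the union of the $B_d$. Collecting terms, $x^n=\lambda_nb^n+(1-\lambda_n)c^n$ with $\lambda_n\in[0,1]$, $b^n\in B_0$ and $c^n$ in the convex hull of $\bigcup_{d\ge1}B_d$. Then
\[
\operatorname{Re}f(x^n)\le\lambda_n|f|_1+(1-\lambda_n)q(f)=|f|_1-(1-\lambda_n)\bigl(|f|_1-q(f)\bigr),
\]
and the left side tends to $|f|_1$. So $\lambda_n\to1$. Since $x^n-b^n=(1-\lambda_n)(c^n-b^n)$ and $b^n,c^n$ are bounded, $x=\lim b^n\in B_0$.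
\end{proof}

By \eqref{eq:qd}, the hypothesis of Lemma~\ref{lem:see} holds when no $\Lambda_d$ carries much of the mass of $f$. An infinite-dimensional space of functionals contains such an $f$: add up ten functionals that are concentrated on different sets $\Lambda_d$.

\begin{lemma}\label{lem:spread}
Every infinite-dimensional subspace $W$ of $\ell^1(I)$ contains an $f^0\ne0$ with $\sum_{i\in\Lambda_d}|f^0_i|\le\frac16|f^0|_1$ for all $d\ge1$.
\end{lemma}

\begin{proof}
Let $n=10$ and $\eta=\frac1{20}$. We choose $f^1,\dots,f^n\in W$ with $|f^j|_1=1$ and finite sets $\Phi_j\subset I$ with $\sum_{i\notin\Phi_j}|f^j_i|\le\eta$, recursively. Given $\Phi_1,\dots,\Phi_{j-1}$, let $\Psi_j$ be the union of these sets and of all $\Lambda_d$ that meet one of them, with $\Psi_1=\emptyset$. The $\Lambda_d$ are finite and disjoint, so $\Psi_j$ is finite. The restriction map $W\to\mathbb F^{\Psi_j}$ has a nonzero kernel, so there is $f^j\in W$ with $|f^j|_1=1$ vanishing on $\Psi_j$, and $\Phi_j$ can be chosen inside $I\setminus\Psi_j$. The $\Phi_j$ are pairwise disjoint. Each $\Lambda_d$ meets at most one of them: if it meets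 $\Phi_j$, it lies in $\Psi_l$ for all $l>j$ and so misses $\Phi_l$.

Let $f^0=f^1+\dots+f^n$. Summing over the disjoint sets $\Phi_j$,
\[
|f^0|_1\ge\sum_j\sum_{i\in\Phi_j}|f^j_i|-\sum_l\sum_{j\ne l}\sum_{i\in\Phi_j}|f^l_i|\ge n(1-\eta)-n\eta=9 .
\]
For each $d$, at most one $f^l$ has $\Phi_l\cap\Lambda_d\ne\emptyset$; it has mass at most $1$ on $\Lambda_d$ and each of the others has mass at most $\eta$ there. So $\sum_{i\in\Lambda_d}|f^0_i|\le1+n\eta=\frac32=\frac16\cdot9$.
\end{proof}

Suppose that $G$ has infinite codimension. Recall that $E/G$ is a Banach space under $\|x+G\|=\operatorname{dist}(x,G)$ and that its dual is isometrically $G^\perp$ with the dual norm $\|\cdot\|$. By the Hahn--Banach theorem $G^\perp$ is infinite-dimensional. Lemma~\ref{lem:spread} gives $f^0\in G^\perp\setminus\{0\}$, and by \eqref{eq:qd}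
\[
q(f^0)\le\tfrac12|f^0|_1+\tfrac32\cdot\tfrac16|f^0|_1=\tfrac34|f^0|_1 .
\]
This $f^0$ need not attain its norm, so we perturb it. The seminorm $q$ satisfies $q\le\|\cdot\|$, and $|\cdot|_1\le\|\cdot\|$, so both are continuous and
\[
U=\{f\in G^\perp:\ q(f)<|f|_1\}
\]
is open in $G^\perp$ and contains $f^0$. By the Bishop--Phelps theorem applied to $E/G$, some $f\in U$ attains its norm on the unit ball of $E/G$. Since $f\ne0$, after multiplying by a scalar of modulus one there is $\xi\in E/G$ with $\|\xi\|=1$ and $f(\xi)=\|f\|$. Here proximinality is used: write $\xi=x_0+G$, take $g_0\in P_G(x_0)$ and put $x=x_0-g_0$. Then $\|x\|=\operatorname{dist}(x,G)=1$ and $f(x)=\|f\|$. By Lemma~\ref{lem:see}, $x\in B_0$.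

Since $\dim G=\infty$, Lemma~\ref{lem:flat} gives an infinite-dimensional closed subspace $G_0\subseteq G$ with $x-g\in B_0\subseteq B$ for all $g\in G_0$, $|g|_\infty\le\frac12$. By \eqref{eq:contact} these $g$ belong to $P_G(x)$. This proves (b) in the remaining case and completes the proof of Theorem~\ref{thm:main}. \qed

\section{Range and limits of the result}\label{sec:limits}

\begin{remark}[distance to $c_0$]
The Banach--Mazur distance of two isomorphic spaces is the infimum of $\|T\|\,\|T^{-1}\|$ over all isomorphisms $T$ between them. For the space of Theorem~\ref{thm:main} and $c_0$ it is at most $1+\tau$, with $\tau>0$ arbitrary. The norm of $c_0$ itself must be changed, by Example~\ref{ex:c0}. Near it there are also norms of the opposite kind: for $\eta>0$ the norm $|x|_\infty+\eta\bigl(\sum_i2^{-i}|x_i|^2\bigr)^{1/2}$ on $c_0$ is strictly convex, because equality in the triangle inequality forces equality for the Hilbertian term, and so every nonzero finite-dimensional subspace is Chebyshev for it.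
\end{remark}

\begin{remark}[proximinality in (b)]
The assumption cannot be dropped. If $f\in E^*$ does not attain its norm, then $F_f=\emptyset$ and $P_{\ker f}(y)=\emptyset$ for every $y\notin\ker f$, by Lemma~\ref{lem:hyper}, so the conclusion of (b) fails for $G=\ker f$. Such an $f$ exists by James' theorem, since $E$ is not reflexive, and here one can be written down. Let $f\in\ell^1(I)$ have infinite support contained in $I_0$. Then $q(f)\le\frac12|f|_1$ by \eqref{eq:qd}. A point $x\in F_f$ would lie in $B_0$ by Lemma~\ref{lem:see}, and $|f|_1=f(x)\le\sum_i|f_i||x_i|$ would force $|x_i|=1$ on an infinite set.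
\end{remark}

\begin{remark}[nonseparable version]
The proof uses only that $I_0$ is infinite, not that it is countable. Given an infinite set $\Gamma$, take $I_0$ of the same cardinality; the blocks add countably many indices, so $c_0(I)$ is isometric to $c_0(\Gamma)$. Thus Theorem~\ref{thm:main} holds, with the same proof, for $c_0(\Gamma)$.
\end{remark}

Finally, not every space can be renormed in this way. A Banach space $X$ has the \emph{Radon--Nikod\'ym property} if, for every finite measure space $(\Omega,\Sigma,\mu)$, every countably additive measure $\nu:\Sigma\to X$ of bounded variation that is absolutely continuous with respect to $\mu$ has a Bochner integrable density. The property is invariant under isomorphisms, and reflexive spaces and separable dual spaces, among them $\ell^1$, have it. A point $x$ of a convex set $C$ is \emph{strongly exposed} if it is exposed by a functional $\phi$ such that $x_n\in C$ and $\phi(x_n)\to\phi(x)$ imply $x_n\to x$. By Phelps' theorem \cite{Phelps}, in a space with the Radon--Nikod\'ym property every nonempty closed bounded convex set is the closed convex hull of its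 strongly exposed points.

\begin{proposition}\label{prop:rnp}
If $X$ is a Banach space with the Radon--Nikod\'ym property and $\dim X\ge2$, then $X$ has a Chebyshev hyperplane in every equivalent norm.
\end{proposition}

\begin{proof}
The unit ball of an equivalent norm is a nonempty closed bounded convex set, so by Phelps' theorem it has an exposed point. Apply Lemma~\ref{lem:hyper} in that norm.
\end{proof}

Consequently a Banach space with no Chebyshev subspace is never isomorphic to a reflexive space of dimension at least $2$, to $\ell^1$, or to any separable dual space of dimension at least $2$. This agrees with fact (iii) and with our example being isomorphic to $c_0$.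

\begin{thebibliography}{9}
\bibitem{Phelps} Phelps, J. Funct. Anal. \textbf{16} (1974).
\end{thebibliography}
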